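# Simplices in $\mathbb R^d$ with no $k$ pairwise crossing: the exponent $d-1$

## 1. The guess $n^{d-1}$, tested on small cases

Take $n$ points in general position in $\mathbb R^d$ and select some of the $(d-1)$-dimensional simplices that they span. How many can be selected if no $k$ of them pairwise cross? The answer that one would first guess is "about $n^{d-1}$". We fix the words, and then test the guess.

**Definition (geometric hypergraph).** A $d$-dimensional geometric $r$-hypergraph $(V,E)$ consists of a finite set $V$ of points in general position in $\mathbb R^d$ and a set $E$ of closed $(r-1)$-dimensional simplices (edges), each spanned by some $r$-tuple of points of $V$. We only use $r=d$: segments in the plane, triangles in space. General position means that any at most $d+1$ points of $V$ are affinely independent.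

**Definition (crossing).** Simplices, all of whose vertices are distinct, cross if their relative interiors have a common point. A set of simplices is pairwise crossing if every two of them cross. In particular, two simplices with a common vertex never cross. Three long segments in the plane that bound a small triangle are pairwise crossing although no point lies on all three, so pairwise crossing does not mean that the whole set crosses.

Write $\mathcal C^d_k$ for the class of geometric $d$-hypergraphs consisting of $k$ pairwise crossing edges, and $\mathrm{ex}^d_d(\mathcal C^d_k,n)$ for the largest number of edges of a $d$-dimensional geometric $d$-hypergraph on $n$ vertices without $k$ pairwise crossing edges. The problem is to prove or disprove the following conjecture: for all $d\ge3$, $k\ge2$ and $\varepsilon>0$, $\mathrm{ex}^d_d(\mathcal C^d_k,n)=O(n^{d-1+\varepsilon})$, where the constant may depend on $d,k,\varepsilon$ but not on $n$. The bounds that the problem supplies as known are $O(n^{d-1})$ for $k=2$ and $O\big(n^{d-(1/k)^{d-1}}\big)$ for $d,k\ge 3$. So for triangles in space with no three pairwise crossing the supplied exponent is $3-\frac19$,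 and the guess is $2$.

*Test 1, the star.* Fix $k-1$ vertices and take all edges that meet this set. Among any $k$ of these edges two share a vertex, so no $k$ are pairwise crossing. Their number is $\binom nd-\binom{n-k+1}d=\Theta_{d,k}(n^{d-1})$. So an exponent below $d-1$ is impossible.

*Test 2, the plane, $k=2$.* Two segments with a common endpoint meet only there, since no three points are collinear. So a geometric graph without two crossing edges is a plane drawing, and has at most $3n-6$ edges for $n\ge3$. The exponent is $1=d-1$.

*Test 3, space, $k=2$, without a star.* Put $a_1,\dots,a_m$ in this order on a line in $\mathbb R^3$ and $b_1,\dots,b_m$ in this order on a skew line. A point strictly between the two lines is $\lambda a+(1-\lambda)b$ with $a,b$ on the lines for exactly one triple $(\lambda,a,b)$. So the tetrahedra $a_ia_{i+1}b_jb_{j+1}$ and their faces form a simplicial complex. Take the triangles $a_ia_{i+1}b_j$ and $a_ib_jb_{j+1}$. Two vertex-disjoint ones are disjoint closed faces of the complex, and stay disjoint when the points are moved slightly into general position. This gives $2m(m-1)=n^2/2-n$ triangles, $n=2m$, with no two crossing.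 Again the order is $n^2$.

The guess survives. These notes prove that it is right up to a factor $n^{\varepsilon}$.

## 2. Shadows, and the reduction to one doubling step

For a $d$-hypergraph $E$ let the shadow $\partial E$ be the set of $(d-1)$-subsets of vertices that are contained in edges. For $d=2$ it is the set of non-isolated vertices. In Test 3 it consists of the $m^2+2(m-1)$ pairs $a_ib_j$, $a_ia_{i+1}$, $b_jb_{j+1}$. We compare $|E|$ with $|\partial E|$ instead of $n^{d-1}$, because the shadow behaves well when $E$ is cut into pieces.

**Theorem 1.** For every $d\ge 2$ and $\varepsilon\in(0,1)$ there are $C,A$, depending only on $d,\varepsilon$, such that every $d$-dimensional geometric $d$-hypergraph $(V,E)$, $E\neq\emptyset$, without $k\ge 2$ pairwise crossing edges satisfies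
$$|E|^{1-\varepsilon}\le C\,k^{A}\,|\partial E| .$$

**Theorem 2.** For $d\ge2$, $\varepsilon\in(0,1)$ there are $C,A$ such that if $t\ge 1$, $k\ge 2$, $E\ne\emptyset$ and $|E|^{1-\varepsilon}\ge Ck^At\,|\partial E|$, then there are $E_1,\dots,E_k\subset E$ such that every edge of $E_a$ crosses every edge of $E_b$ $(a\ne b)$, and $|E_a|^{1-\varepsilon}\ge t\,|\partial E_a|>0$ for all $a$.

**Corollary 3.** For $d\ge 2$, $k\ge2$, $\varepsilon_0>0$: $\mathrm{ex}^d_d(\mathcal C^d_k,n)=O_{d,k,\varepsilon_0}(n^{d-1+\varepsilon_0})$. In particular the conjecture is true. By Test 1 the exponent $d-1$ is optimal.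

*Theorem 2 implies Theorem 1.* Use $t=1$. If $|E|^{1-\varepsilon}>Ck^A|\partial E|$, pick one edge from each of the nonempty $E_1,\dots,E_k$; these $k$ edges pairwise cross.

*Theorem 1 implies Corollary 3.* We have $|\partial E|\le n^{d-1}$. Put $\varepsilon=\varepsilon_0/(d-1+\varepsilon_0)$, so that $(d-1)/(1-\varepsilon)=d-1+\varepsilon_0$. Then $|E|\le(Ck^A)^{1/(1-\varepsilon)}n^{d-1+\varepsilon_0}$, and the constant is polynomial in $k$ for fixed $d,\varepsilon_0$.

**Notation.** Fix $d\ge2$ and $\varepsilon\in(0,1)$. "Constant" means: depending only on $d,\varepsilon$; "bounded" means: bounded in terms of $d,\varepsilon$ and explicitly named parameters. Let $V=A_1\sqcup\dots\sqcup A_d$. A $d$-partite hypergraph is a set $H\subset A_1\times\dots\times A_d$ of edges $T=(p_1,\dots,p_d)$. Put $\tau_i(T)=T\setminus\{p_i\}$, $\partial_iH=\{\tau_i(T):T\in H\}$. Then $\partial H=\bigsqcup_i\partial_iH$, since elements of different $\partial_iH$ miss different parts. For $H\ne\emptyset$ put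
$$\Phi(H)=\frac{|H|}{|\partial H|},\qquad \Psi(H)=\frac{|H|^{1-\varepsilon}}{|\partial H|},\qquad\text{so}\quad \Phi(H)=\Psi(H)|H|^{\varepsilon}\ge\Psi(H).$$
We say that two families cross completely if every edge of one crosses every edge of the other.

**Proposition 4.** There are constants $C_0\ge1$, $c_1\in(0,1)$ such that every $d$-partite $H$ with $\Psi(H)\ge C_0$ has nonempty subsets $H_1,H_2$ that cross completely and satisfy $\Psi(H_1),\Psi(H_2)\ge c_1\Psi(H)$.

*Proposition 4 implies Theorem 2.* A uniformly random partition of $V$ into $A_1,\dots,A_d$ gives a fixed edge one vertex in each part with probability $d!/d^d$. So some partition gives a $d$-partite $H\subset E$ with $|H|\ge(d!/d^d)|E|$, and $\partial H\subset\partial E$. Let $j=\lceil\log_2k\rceil$, $A=\log_2(1/c_1)$, $C=C_0c_1^{-1}d^d/d!$. If $|E|^{1-\varepsilon}\ge Ck^At|\partial E|$, then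
$$\Psi(H)\ge\frac{d!}{d^d}\,Ck^At=C_0c_1^{-1}k^At\ge C_0c_1^{-j}t,$$
since $j\le1+\log_2k$ and $c_1^{-\log_2k}=k^A$. Apply Proposition 4 in $j$ rounds, each time to all current families. After $i$ rounds every family has $\Psi\ge C_0c_1^{-(j-i)}t\ge C_0$, so the next round is allowed. Any two families cross completely, because subsets of completely crossing families cross completely. At the end there are $2^j\ge k$ families with $\Psi\ge C_0t\ge t$. $\square$

It remains to prove Proposition 4.

## 3. Four edges over a common point

**Projection.** Choose linear coordinates so that the last axis is not parallel to any hyperplane spanned by $d$ points of $V$. Let $\pi:\mathbb R^d\to\mathbb R^{d-1}$ forget the last coordinate and put $\hat p=(1,\pi(p))\in\mathbb R^d$. For any at most $d$ distinct vertices the points $\pi(p)$ are affinely independent, that is, the vectors $\hat p$ are linearly independent. Each edge $T$ is the graph, over the simplex $\pi(T)$, of an affine function $L_T:\mathbb R^{d-1}\to\mathbb R$ (restricted to $\pi(T)$).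

To prove that two simplices cross it is convenient to know only that they meet. The first lemma allows this.

**Lemma 5.** If vertex-disjoint closed $(d-1)$-simplices $T,T'$ spanned by $V$ meet, they cross.

*Proof.* Let $x\in T\cap T'$ lie in the relative interiors of the faces $F\subset T$, $F'\subset T'$. If the numbers of vertices satisfied $|F|+|F'|\le d+1$, the vertices of $F\cup F'$ would be affinely independent, and $x$ would have two different affine representations, one on $F$ and one on $F'$. So $|F|+|F'|\ge d+2$, and $F\cup F'$ affinely spans $\mathbb R^d$. Both affine hulls contain $x$, hence their direction spaces satisfy $\operatorname{dir}F+\operatorname{dir}F'=\mathbb R^d$. Pick $y\in\operatorname{relint}T$, $y'\in\operatorname{relint}T'$ and write $y'-y=u-u'$ with $u\in\operatorname{dir}F$, $u'\in\operatorname{dir}F'$. Since $y+u=y'+u'$,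
$$(1-\rho)x+\rho y+\rho u=(1-\rho)x+\rho y'+\rho u'.$$
For small $\rho>0$ the left side is in $\operatorname{relint}T$: its barycentric coordinates at vertices of $F$ are those of $x$, which are positive, up to $O(\rho)$, and the coordinate at any other vertex $v$ is $\rho y_v>0$. In the same way the right side is in $\operatorname{relint}T'$. $\square$

**Definition (mixture).** For a set $G$ of edges let $V_j(G)\subset A_j$ be the set of $j$-th vertices of edges of $G$, and $V_S(G)=\prod_{j\in S}V_j(G)$ for $S\subset[d]$. A mixture is an element $p_S\in V_S(G)$. It need not come from one edge. If $G=\{(a,b),(a',b')\}$ with $d=2$, then $(a,b')$ is a mixture. For an edge $T$ let $p_S(T)$ be its part in $S$, and if $X$ is a function of $p_S$, write $X(T)=X(p_S(T))$. If $i\notin S$, a function of $p_S$ is, on edges $T$, a function of $\tau_i(T)$.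

Here is the plane case of what we want. Suppose that all edges join a left point to a right point and pass over a common point $o$ of the $x$-axis, and order them by their heights over $o$. Let $Z_1,Z_2$ end at a left point $\tau$, let $X_1,X_2$ end at a left point $\tau'$, and let the heights alternate: $Z_1<X_1<Z_2<X_2$. If $\tau$ is horizontally closer to $o$, then $X_1$ still exists above or below $\tau$. It enters between $Z_1$ and $Z_2$, which come together at $\tau$, so it meets one of them. If $\tau'$ is closer, $Z_2$ is squeezed between $X_1$ and $X_2$. In $\mathbb R^d$ the same argument works if $o$ is common to all mixtures.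

**Lemma 6 (alternation).** Let $G$ be $d$-partite and let $o\in\mathbb R^{d-1}$ lie in the interior of the simplex with vertices $\pi(p_1),\dots,\pi(p_d)$ for every mixture $(p_1,\dots,p_d)\in V_{[d]}(G)$. Call $L_T(o)$ the height of $T$. Let $\tau,\tau'\in\partial_iG$ and $Z_1,Z_2,X_1,X_2\in G$ with $\tau\subset Z_1\cap Z_2$, $\tau'\subset X_1\cap X_2$ (as vertex sets) and heights $Z_1<X_1<Z_2<X_2$. If the pairs $(Z_1,X_1)$, $(X_1,Z_2)$, $(Z_2,X_2)$ are vertex-disjoint, at least one of them crosses.

*Proof.* Suppose none crosses. By Lemma 5 the closed simplices of each pair are disjoint. So for such a pair $(U,W)$ the function $L_W-L_U$ has no zero on the convex set $\pi(U)\cap\pi(W)\ni o$, and has there the sign that it has at $o$.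

Fix $q\in V_i(G)$. For $\sigma\in\{\tau,\tau'\}$ the set $\sigma\cup\{q\}$ is a mixture, so $o=\lambda_q\pi(q)+\sum_{v\in\sigma}\lambda_v\pi(v)$ with positive coefficients of sum $1$. Put $\rho_\sigma=\lambda_q/(1-\lambda_q)>0$. Then
$$y_\sigma:=o+\rho_\sigma(o-\pi(q))=\sum_{v\in\sigma}\frac{\lambda_v}{1-\lambda_q}\pi(v)\in\pi(\sigma).$$
So the ray from $o$ away from $\pi(q)$ meets both $\pi(\tau)$ and $\pi(\tau')$.

If $\rho_\tau\le\rho_{\tau'}$, then $y:=y_\tau\in[o,y_{\tau'}]\subset\pi(X_1)$, and $y\in\pi(\tau)\subset\pi(Z_1)\cap\pi(Z_2)$. Hence $L_{Z_1}(y)<L_{X_1}(y)<L_{Z_2}(y)$. But $L_{Z_1}$ and $L_{Z_2}$ agree on $\pi(\tau)$, since both graphs contain $\tau$. This is a contradiction. If $\rho_{\tau'}\le\rho_\tau$, then $y:=y_{\tau'}\in[o,y_\tau]\subset\pi(Z_2)$ and $y\in\pi(X_1)\cap\pi(X_2)$, so $L_{X_1}(y)<L_{Z_2}(y)<L_{X_2}(y)=L_{X_1}(y)$, a contradiction. $\square$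

## 4. Popular points fail on clusters; extremal hypergraphs

Lemma 6 asks for a point $o$ under many edges. A sensible first attempt is to assume only that $\Phi(H)=|H|/|\partial H|$ is large, and to look for an $o$ in the interiors of a constant proportion of the projected edges. This stops at the following example. Let $V$ consist of $N$ clusters of $m$ points whose projections have pairwise disjoint convex hulls, and let $E$ consist of all $d$-tuples inside one cluster. Then $|E|/|\partial E|=\binom md/\binom m{d-1}=(m-d+1)/d$ is as large as we like, but a point $o$ lies under edges of at most one cluster, a proportion $1/N$ of all edges, and $N$ is arbitrary.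

In this example we should have passed to one cluster $E'$, and the quantity $|E|^{1-\varepsilon}/|\partial E|$ tells us so: for $E$ it equals $(N|E'|)^{1-\varepsilon}/(N|\partial E'|)$, which is $N^{-\varepsilon}$ times the value for $E'$. So we maximize it.

**Definition (extremal).** $H\ne\emptyset$ is extremal if $\Psi(H')\le\Psi(H)$ for all $\emptyset\ne H'\subset H$. Every nonempty $H$ contains an extremal $H_*$ with $\Psi(H_*)\ge\Psi(H)$, namely a maximizer of $\Psi$ among its nonempty subsets.

The next lemma says that an extremal hypergraph does not fall apart into many small pieces with nearly disjoint shadows. Part (b) is the form that we use most. For $d=2$ it says this: if the vertices of an extremal bipartite graph are labeled, and no label $x$ has many edges with both ends labeled $x$, then the edges with equally labeled ends are few in total.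

**Lemma 7.** Let $H$ be extremal, $B\ge1$.

(a) If $H_1,H_2,\dots\subset H$ are disjoint, $|H_a|\le|H|/B$ and $\sum_a|\partial H_a|\le c|\partial H|$, then $\sum_a|H_a|\le cB^{-\varepsilon}|H|$.

(b) Let $G\subset H$ and let $\xi_i$ be (partial) maps $\partial_iG\to X$ (labels), $i=1,\dots,d$. Put $G_x=\{T\in G:\xi_i(\tau_i(T))=x\ \text{for all } i\}$. If $|G_x|\le|H|/B$ for all $x$, then $\sum_x|G_x|\le B^{-\varepsilon}|H|$.

(c) Every vertex lies in at most $|\partial H|=|H|/\Phi(H)$ edges.

*Proof.* (a) Empty $H_a$ contribute nothing. For the others extremality gives $|H_a|=|H_a|^{1-\varepsilon}|H_a|^\varepsilon\le\Psi(H)|\partial H_a|(|H|/B)^\varepsilon$. The sum over $a$ is at most $cB^{-\varepsilon}\,\Psi(H)|\partial H||H|^\varepsilon=cB^{-\varepsilon}|H|$. (b) We have $\partial_iG_x\subset\xi_i^{-1}(x)$, so the shadows $\partial G_x$ are disjoint for different $x$, and so are the $G_x$. Apply (a) with $c=1$. (c) The edges through $v\in A_i$ inject into $\partial_iH$ by $\tau_i$. $\square$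

For extremal hypergraphs the popular point exists, even for all mixtures. The proof of the following statement occupies Sections 7 to 10. We first see, in Sections 5 and 6, that it suffices.

**Proposition 8 (common point).** There is a constant $\kappa\in(0,1)$ such that every extremal $H$ contains $G$ with $|G|\ge\kappa|H|$ and a point $o\in\mathbb R^{d-1}$ lying in the interior of the simplex with vertices $\pi(p_1),\dots,\pi(p_d)$ for every mixture $(p_1,\dots,p_d)\in V_{[d]}(G)$; moreover the numbers $L_T(o)$, $T\in G$, are distinct.

## 5. A common point gives a positive density of crossings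

**Proposition 9.** There are constants $C_0\ge1$, $c_0>0$ such that every extremal $H$ with $\Phi(H)\ge C_0$ has at least $c_0|H|^2$ ordered crossing pairs.

*Proof.* Let $G,o$ be as in Proposition 8. The plan is to sample four edges as in Lemma 6, each of them almost uniformly distributed over $H$, so that a crossing is always found and no pair of edges is responsible for too much of the probability. Let $\theta=\frac1{4d}$, let the integer $B\ge4$ satisfy $3(B/2)^{-\varepsilon}<\kappa/2$, and put
$$M=16d^2B^5/\kappa,\qquad C_0=\max\{1,\,B/\kappa,\,6dM^2\},\qquad c_0=\frac1{6M^2}.$$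

**Step 1: blocks by height.** This step prepares the alternation of heights. As $|H|\ge\Phi(H)\ge C_0$, we have $|G|\ge\kappa|H|\ge B$. Order $G$ by height and cut it into $B$ consecutive nonempty blocks of size at most $\lceil|G|/B\rceil\le2|G|/B\le2|H|/B$. For $\tau\in\partial_iG$ let $g(\tau)$ be the number of edges of $G$ containing $\tau$. Call $\tau$ spread if no three blocks together contain at least $(1-\theta)g(\tau)$ of these edges. For every $\tau$ that is not spread, fix three such blocks.

**Step 2: for some $i$, spread facets carry much weight.** This step provides enough facets to sample from. Suppose that for every $i$ the spread $\tau\in\partial_iG$ satisfy $\sum g(\tau)<|G|/(4d)$. Let $G'$ be the set of $T\in G$ such that for all $i$, $\tau_i(T)$ is not spread and $T$ lies in one of its three fixed blocks. For each $i$ we lose fewer than $|G|/(4d)$ edges with spread $\tau_i(T)$, and at most $\sum_\tau\theta g(\tau)\le\theta|G|$ edges outside the fixed blocks. So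
$$|G'|\ge|G|-d\cdot\tfrac{|G|}{4d}-d\theta|G|=\tfrac12|G|\ge\tfrac\kappa2|H|.$$
The parts of $G'$ in the $B$ blocks have size at most $|H|/(B/2)$. Each facet is in the shadow of at most three parts, so their shadows have total size at most $3|\partial H|$. Lemma 7(a) gives $|G'|\le3(B/2)^{-\varepsilon}|H|<\frac\kappa2|H|$, a contradiction. So for some $i$, fixed from now on, the spread $\tau\in\partial_iG$ have total weight $\sum g(\tau)\ge|G|/(4d)$.

**Step 3: four common blocks.** This step makes the four blocks the same for all facets. For a spread $\tau$, the three blocks with the most edges through $\tau$ miss more than $\theta g(\tau)$ edges. So some other block contains at least $\frac\theta Bg(\tau)$ edges through $\tau$, and the three largest contain at least as many each. By the pigeonhole principle over the at most $B^4$ choices there are blocks $b_1<b_2<b_3<b_4$ (ordered by height) and a set $\mathcal T$ of spread facets in $\partial_iG$, each having at least $\frac\theta Bg(\tau)$ of its edges in each of the four blocks, with $W:=\sum_{\tau\in\mathcal T}g(\tau)\ge|G|/(4dB^4)$.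

**Step 4: sampling.** This step turns Lemma 6 into a count. Choose $\tau,\tau'\in\mathcal T$ independently with probabilities $g/W$. Given these, choose independently $Z_1,Z_2$ uniformly among the edges of $G$ containing $\tau$ in the blocks $b_1,b_3$ respectively, and $X_1,X_2$ uniformly among those containing $\tau'$ in $b_2,b_4$. An edge $T$ can be $Z_a$ only if $\tau=\tau_i(T)$, so
$$\Pr[Z_a=T]\le\frac{g(\tau_i(T))}{W}\cdot\frac{B}{\theta g(\tau_i(T))}=\frac{B}{\theta W}\le\frac{16d^2B^5}{|G|}\le\frac M{|H|},$$
and likewise for $X_b$. Each $Z_a$ is independent of each $X_b$, so $(Z_a,X_b)$ lies in a given $R\subset H^2$ with probability at most $M^2|R|/|H|^2$. By Lemma 7(c) at most $|H|\cdot d|H|/\Phi(H)$ ordered pairs share a vertex. The heights satisfy $Z_1<X_1<Z_2<X_2$, so by Lemma 6 one of the three pairs considered there always shares a vertex or crosses. By the union bound over the three pairs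
$$1\le3M^2\frac d{\Phi(H)}+3M^2\,\frac{\#\{\text{ordered crossing pairs}\}}{|H|^2}.$$
As $\Phi(H)\ge6dM^2$, the first term is at most $\frac12$, and there are at least $|H|^2/(6M^2)$ ordered crossing pairs. $\square$

## 6. From density to two completely crossing families

A positive density of crossing pairs becomes a complete product, because crossing is described by a bounded number of linear inequalities. We use the **cutting lemma** (Chazelle–Friedman, Combinatorica 10 (1990)) in this form: for every $m$ there is $C_m$ such that for any $N'$ distinct hyperplanes in $\mathbb R^m$ and any real $r\ge1$, $\mathbb R^m$ is covered by at most $C_mr^m$ closed convex sets with nonempty interior, the interior of each of which meets at most $N'/r$ of the hyperplanes. The cited result, for $r\le N'$, gives generalized simplices. Those with empty interior may be deleted: the remaining ones form a closed set with nowhere dense complement, and an open nowhere dense set is empty. For $r>N'$ take the closures of the $O(N'^m+1)$ full-dimensional cells of the arrangement; no interior meets a hyperplane, and $N'^m+1\le2r^m$.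

**Lemma 10.** There is a constant $c_1\in(0,1)$ such that if $H\ne\emptyset$ has at least $c_0|H|^2$ ordered crossing pairs, then there are $H_1,H_2\subset H$ that cross completely, with $|H_1|,|H_2|\ge c_1|H|$.

*Proof.*

**Step 1: disjoint vertex sets.** We make the two sides of the pairs live on different vertices. Color the vertices red or blue uniformly at random. A crossing pair $(T,T')$ is vertex-disjoint, so $T$ is all red and $T'$ all blue with probability $4^{-d}$. Hence for some coloring the sets $P$ of all-red and $Q$ of all-blue edges have exactly $\rho|P||Q|$ crossing pairs in $P\times Q$, where $\rho|P||Q|\ge\rho_0|H|^2$, $\rho_0=4^{-d}c_0$. Since $|P|,|Q|\le|H|$ and $\rho\le1$, we get $1\ge\rho\ge\rho_0$ and $|P|,|Q|\ge\rho_0|H|$.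

**Step 2: crossing is read off from $d+2$ points.** Let $T=\{a_1,\dots,a_d\}\in P$, $T'=\{b_1,\dots,b_d\}\in Q$. By Lemma 5 they cross if and only if $T\cap T'\ne\emptyset$. I claim that this holds if and only if $\operatorname{conv}(a_I)\cap\operatorname{conv}(b_J)\ne\emptyset$ for some $I,J$ with $|I|+|J|=d+2$. "If" is clear. For "only if" take $I,J$ with intersecting hulls and $|I|+|J|$ minimal. By general position $|I|+|J|\ge d+2$, as otherwise a common point would have two affine representations on affinely independent points. By minimality a common point has only positive coefficients $\lambda_i,\mu_j$. The vectors $(\lambda,\mu)\in\mathbb R^I\times\mathbb R^J$ with $\sum\lambda_ia_i=\sum\mu_jb_j$ and $\sum\lambda_i=\sum\mu_j$ satisfy $d+1$ linear equations, so they form a space of dimension at least $|I|+|J|-d-1$. If $|I|+|J|>d+2$, this is at least $2$. Take $v$ in it, not proportional to the positive vector and (after a change of sign) with a positive coordinate. Subtract from the positive vector the largest multiple of $v$ that keeps all coordinates nonnegative. Some coordinate becomes zero and the vector does not vanish. Its two coordinate sums are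 equal and positive, so after scaling it gives a common point of smaller hulls. This contradicts minimality.

**Step 3: signs of determinants, and hyperplanes.** We now express crossing by the position of one point with respect to hyperplanes. Let $|I|+|J|=d+2$; both sets have at most $d$ elements, hence at least $2$. The affine dependence of the $d+2$ points $a_I,b_J$ is unique up to scaling. Its coefficients are, up to alternating signs, the $(d+1)\times(d+1)$ determinants of the vectors $(1,\cdot)$ omitting one point, and these are nonzero. The two hulls meet if and only if the coefficients on $a_I$ have one sign and those on $b_J$ the opposite sign. Indeed a common point gives a nonzero dependence $(\lambda,-\mu)$ with $\lambda,\mu\ge0$, and no coefficient vanishes; the converse follows by scaling. So whether $T,T'$ cross depends only on the signs of the determinants of the vectors $(1,a_i)_{i\in I'},(1,b_j)_{j\in J'}$ with $|I'|+|J'|=d+1$. By Laplace expansion each of them is a linear functional, depending on $T$ and $(I',J')$, evaluated at the vector $w(T')\in\mathbb R^m$ of all minors of the matrix with rows $(1,b_j)$, $j=1,\dots,d$; here $m=m(d)$. The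 functional is nonzero at every $w(T')$, $T'\in Q$, and so is not the zero functional. Thus each $T\in P$ yields $q=q(d)$ hyperplanes in $\mathbb R^m$, none containing a point $w(T')$, and whether $T,T'$ cross depends only on the sides of these hyperplanes on which $w(T')$ lies. Translate the hyperplanes slightly, without changing the sides of the finitely many points $w(T')$, so that all $N'=q|P|$ hyperplanes are distinct.

**Step 4: cutting.** We find one region on which many edges of $P$ cannot distinguish points. Apply the cutting lemma with $r=2q/\rho\ge1$. Assign each $T'\in Q$ to one covering set $\sigma\ni w(T')$, and let $Q_\sigma$ be the set assigned to $\sigma$. For each $\sigma$ at most $N'/r=\frac\rho2|P|$ members of $P$ have a hyperplane meeting $\operatorname{int}\sigma$. For any other $T\in P$ each of its hyperplanes has $\operatorname{int}\sigma$ on one open side. The points $w(T')$, $T'\in Q_\sigma$, lie in $\sigma=\overline{\operatorname{int}\sigma}$ and not on the hyperplane, so they are all on that open side. Hence $T$ crosses all or none of $Q_\sigma$. At least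
$$\rho|P||Q|-\sum_\sigma\tfrac\rho2|P||Q_\sigma|=\tfrac\rho2|P||Q|$$
crossing pairs $(T,T')$ are such that $T'\in Q_\sigma$ and $T$ has no hyperplane meeting $\operatorname{int}\sigma$. For some $\sigma$ there are at least $\frac{\rho}{2C_mr^m}|P||Q|$ of them, and they form a complete product $P'\times Q_\sigma$. Hence $|P'|\ge\frac\rho{2C_mr^m}|P|$ and $|Q_\sigma|\ge\frac\rho{2C_mr^m}|Q|$. With $r=2q/\rho$, $\rho\ge\rho_0$ and $|P|,|Q|\ge\rho_0|H|$, both are at least $c_1|H|$ for
$$c_1=\min\Big\{\tfrac12,\ \frac{\rho_0^{m+2}}{2C_m(2q)^m}\Big\}.$$
Take $H_1=P'$, $H_2=Q_\sigma$. $\square$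

*Proof of Proposition 4 (granting Proposition 8).* Take $C_0$ from Proposition 9 and $c_1$ from Lemma 10. Let $\Psi(H)\ge C_0$ and let $H_*\subset H$ be extremal with $\Psi(H_*)\ge\Psi(H)$. Then $\Phi(H_*)\ge\Psi(H_*)\ge C_0$. Proposition 9 and Lemma 10 give completely crossing $H_1,H_2\subset H_*$ with $|H_a|\ge c_1|H_*|$, which are therefore nonempty, and
$$\Psi(H_a)\ge\frac{c_1^{1-\varepsilon}|H_*|^{1-\varepsilon}}{|\partial H_*|}\ge c_1\Psi(H_*)\ge c_1\Psi(H).\qquad\square$$

So everything now rests on Proposition 8.

## 7. Constant orientation is not enough; almost constant determinants are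

A mixture $(p_1,\dots,p_d)$ has an orientation, the sign of $\det(\hat p_1,\dots,\hat p_d)$. To find a common point one would first try to find a large $G$ on whose mixtures the orientation is constant. For $d=2$ this is enough: then $V_1(G)$ and $V_2(G)$ project to sets on the line, one to the left of the other. For $d=3$ it stops working. Let $v_1,\dots,v_6$ be a regular hexagon with center $0$ in counterclockwise order, and choose $p_1\in\{v_1,v_2\}$, $p_2\in\{v_3,v_4\}$, $p_3\in\{v_5,v_6\}$. All eight triangles are counterclockwise. A point $x$ interior to all of them lies strictly to the left of $v_1v_4$, of $v_3v_6$ and of $v_5v_2$. These are three lines through $0$, and their left unit normals $n_1,n_2,n_3$ are rotations of each other by $120^\circ$, so $n_1+n_2+n_3=0$. But $n_a\cdot x>0$ for all $a$ gives $0>0$. So there is no common point.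

What suffices is control of the size of the determinants. We may rescale each vector $\hat p$ by a positive factor without changing the question, since only positivity of coordinates matters. The next lemma says that if after rescaling all determinants are nearly equal, a common point exists. Here is an example for $d=2$: $Y_1=\{e_1\}$, $Y_2=\{e_2+se_1:s\in\Sigma\}$ with $\Sigma$ finite. All determinants are $1$, and $o=\theta e_1+e_2$ with $\theta>\max\Sigma$ has coordinates $(\theta-s,1)$ in the basis $(e_1,e_2+se_1)$. Note that $\theta$ depends on the set; it is not bounded.

**Lemma 11.** There is $\eta_d\in(0,1)$ such that: if $Y_1,\dots,Y_d\subset\mathbb R^d$ are finite nonempty sets and all $\det(y_1,\dots,y_d)$, $y_j\in Y_j$, are nonzero, have the same sign, and any two of them have ratio in $[e^{-2\eta_d},e^{2\eta_d}]$, then some $o\in\mathbb R^d$ has only positive coordinates with respect to every basis $(y_1,\dots,y_d)$, $y_j\in Y_j$.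

*Proof.*

**Step 1: principal minors are small.** We normalize and translate the hypothesis. Choose one element of each $Y_j$ and map it to $e_j$ by a linear map; all determinants change by the same factor. So let $e_j\in Y_j$. Since $\det(e_1,\dots,e_d)=1$, all determinants lie in $[1-\eta',1+\eta']$, $\eta'=e^{2\eta_d}-1$. For $y_j=e_j+b_j\in Y_j$ let $N$ be the matrix with columns $b_j$, and let $N_J$ be $N$ with the columns outside $J$ replaced by $0$. The columns of $I+N_J$ lie in $Y_1,\dots,Y_d$, so $|\det(I+N_J)-1|\le\eta'$. As $\det(I+N_J)=\sum_{K\subset J}\det N[K]$ with principal minors $\det N[K]$ (and $\det N[\emptyset]=1$), Möbius inversion gives, for $K\ne\emptyset$,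
$$|\det N[K]|=\Big|\sum_{J\subset K}(-1)^{|K\setminus J|}\bigl(\det(I+N_J)-1\bigr)\Big|\le\alpha:=2^d\eta'.$$

**Step 2: cycle products are small.** The entries of $N$ may be large, as in the example, but we bound their products along cycles. For a simple cycle $c$ in $[d]$ let $N_c$ be the product of the entries $N_{ij}$ over its arcs $j\to i$. I show that $|N_c|\le\omega_l$ for simple cycles of length at most $l\le d$, where $\omega_l\to0$ as $\alpha\to0$. Put $\omega_1=\alpha$; this works because $N_{ii}=\det N[\{i\}]$. Let $l\ge2$, assume the claim for smaller lengths with $\omega_{l-1}\le1$, and put $\omega_l=\alpha+2\,l!\sqrt{\omega_{l-1}}\ge\omega_{l-1}$. Let $|K|=l$. In the expansion of $\det N[K]$ a permutation that is not an $l$-cycle is a product of at least two shorter cycles, so these permutations contribute at most $l!\,\omega_{l-1}$. Let $m=|N_{c^*}|$ be the maximum over the $l$-cycles on $K$.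

Let $c\ne c^*$ be another $l$-cycle on $K$. Some arc $u\to v$ of $c$ is not in $c^*$. The path of $c^*$ from $v$ to $u$ has length at most $l-2$, since otherwise $u\to v$ would be its missing arc. Together with $u\to v$ it forms a simple cycle of length between $2$ and $l-1$. Remove this cycle from the multigraph $c\cup c^*$ (common arcs counted twice). What is left is balanced and has fewer than $2l$ arcs, so it decomposes into simple cycles, at most one of them of length $l$. Hence
$$m|N_c|\le\omega_{l-1}\max(1,m).$$
If $m\ge\sqrt{\omega_{l-1}}$, then $|N_c|\le\omega_{l-1}\max(1/m,1)\le\sqrt{\omega_{l-1}}$ for all $l$-cycles $c\ne c^*$ on $K$. From $|\det N[K]|\le\alpha$ we then get $m\le\alpha+l!\,\omega_{l-1}+l!\sqrt{\omega_{l-1}}\le\omega_l$. Otherwise $m<\sqrt{\omega_{l-1}}\le\omega_l$. This proves the claim. Now choose $\eta_d$ so small that all $\omega_l\le1$ and $\omega_d\le(3d)^{-d}$.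

**Step 3: a weight vector.** This is where $o$ comes from. Let $M_{ij}=\max|(b_j)_i|$ over $e_j+b_j\in Y_j$. A simple cycle uses each column at most once, so its product in $M$ equals $|N_c|$ for suitable choices of the $b_j$, and is at most $\omega_d$. Put $A_{ij}=3dM_{ij}$. Then all simple cycles have product at most $(3d)^d\omega_d\le1$ in $A$, and so have all closed walks. Let $\theta_i$ be the maximum of $1$ and of all products $A_{ij_1}A_{j_1j_2}\cdots A_{j_{r-1}j_r}$, $r\ge1$. It is finite, because deleting closed subwalks does not decrease a product, and so only finitely many walks have to be considered. Clearly $A_{ij}\theta_j\le\theta_i$, and hence $\sum_jM_{ij}\theta_j\le\theta_i/3$.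

**Step 4: the vector $o=\theta$ works.** We compute its coordinates. Take any choice of the $y_j$, with matrix $I+N$. Let $D=\operatorname{diag}(\theta)$ and $N'=D^{-1}ND$. Its row sums of absolute values are at most $\sum_jM_{ij}\theta_j/\theta_i\le\frac13$. With $\xi=D(I+N')^{-1}\mathbf 1$ we have $(I+N)\xi=D(I+N')(I+N')^{-1}\mathbf1=\theta=o$, so $\xi$ is the coordinate vector of $o$. As $\|(I+N')^{-1}\mathbf1-\mathbf1\|_\infty\le\sum_{k\ge1}3^{-k}=\frac12$, we get $\xi_i\ge\theta_i/2>0$. $\square$

So we want a large $G$ on whose mixtures the determinant has constant sign and a nearly additive logarithm. We will prove this by induction on the number of vertices, and for this we need smaller determinants.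

**Definition ($\Delta$ and good sets).** For $S=\{j_1<\dots<j_s\}$ and a list $F=(f_1,\dots,f_s)$ of linear functionals on $\mathbb R^d$ let $\Delta(p_S;F)=\det(f_b(\hat p_{j_a}))_{a,b}$, and $\Delta(\emptyset;\emptyset)=1$. A finite set $\mathcal L$ of functionals is good if $\Delta(p_S;F)\ne0$ for all $S$, all $p_S\in\prod_{j\in S}A_j$ and all lists $F$ of $|S|$ linearly independent members of $\mathcal L$.

A generic basis $\mathcal L_0=\{f_1,\dots,f_d\}$ of functionals is good. Indeed fix $S$, $p_S$ and distinct indices $b_1,\dots,b_s$. The polynomial $\Delta(p_S;f_{b_1},\dots,f_{b_s})$ in the coefficients of the $f$'s is not identically zero: as the $\hat p_j$, $j\in S$, are independent, one can choose the functionals dual to them. There are finitely many such polynomials, and a generic choice avoids all their zeros.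

**Definition (tame).** $G\subset H$ is $s$-tame with error $\eta$ for $\mathcal L$ if for all $S$ with $1\le|S|\le s$ and all lists $F$ of $|S|$ independent members of $\mathcal L$: $\operatorname{sign}\Delta(p_S;F)$ is constant on $V_S(G)$, and there are $\zeta_j:V_j(G)\to\mathbb R$ $(j\in S)$ with
$$\Bigl|\log|\Delta(p_S;F)|-\sum_{j\in S}\zeta_j(p_j)\Bigr|\le\eta\quad\text{on } V_S(G).$$
Subsets of $G$ inherit this. We call a function on $V_S(G)$ additive if it has the form $\sum_{j\in S}\zeta_j(p_j)$.

For $d=2$ and $\hat p_j=(1,x_j)$ the determinant is $x_2-x_1$. Its logarithm is within $\eta$ of an additive function in two typical situations. If $x_1\in[0,\frac\eta4]$ and $x_2\in[1,1+\frac\eta4]$, then $\log(x_2-x_1)$ is within $\eta$ of the constant $0$. If $x_1\in[0,1]$ and $x_2\ge4/\eta$, then $|\log(x_2-x_1)-\log x_2|=|\log(1-x_1/x_2)|\le2x_1/x_2\le\eta/2$. These are the two cases that will appear in the proof.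

**Proposition 12 ($P_s$, $1\le s\le d$).** For all $N_0\in\mathbb N$, $\gamma,\eta\in(0,1)$ there is $K=K(s,N_0,\gamma,\eta)$ (depending also on $d,\varepsilon$) such that for every extremal $H$ and good $\mathcal L$ with $|\mathcal L|\le N_0$, $H$ splits into an exceptional set of size at most $\gamma|H|$ and at most $K$ classes which are $s$-tame with error $\eta$ for $\mathcal L$.

*Proposition 12 implies Proposition 8.* Apply $P_d$ to a good basis $\mathcal L_0$ with $\gamma=\frac12$, $\eta=\eta_d$. The largest class $G$ has $|G|\ge|H|/(2K)$; put $\kappa=1/(2K)$. As $\Delta(p_{[d]};f_1,\dots,f_d)$ is a fixed nonzero constant times $\det(\hat p_1,\dots,\hat p_d)$, tameness says that the sets $Y_j=\{e^{-\zeta_j(p)}\hat p:p\in V_j(G)\}$ have determinants of constant sign whose logarithms are within $\eta_d$ of one constant. So Lemma 11 applies, and gives a point that is a positive combination of $\hat p_1,\dots,\hat p_d$ for every mixture. Its first coordinate is positive; scale it to $(1,o)$. Then $o$ is a convex combination of $\pi(p_1),\dots,\pi(p_d)$ with positive coefficients, that is, $o$ is interior to the simplex, for every mixture. The set of such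 $o$ is a finite intersection of open simplices, so it is open, and it is nonempty. For $T\ne T'$ the hyperplanes $\operatorname{aff}T,\operatorname{aff}T'$ differ, since one hyperplane contains at most $d$ points of $V$. So $L_T=L_{T'}$ only on a proper affine subspace or nowhere, and $o$ can be chosen off these finitely many subspaces. $\square$

## 8. Marks, and making signs constant on mixtures

Consider the smallest case. For edges $(p_1,p_2)$ let $a(p_1)$ and $b(p_2)$ be real functions with $a\ne b$ on all mixtures. How can we split $H$ into boundedly many classes so that $\operatorname{sign}(a-b)$ is constant on the mixtures of each class? Classifying edges by the sign of $a-b$ does not do it: mixtures of edges with $a<b$ may have $a>b$. Instead we cut the line by a bounded number of marks. If $a$ and $b$ lie in different components, then recording these components makes the sign constant on mixtures, since each of them is a condition on a single vertex. If they lie in the same component, the edge has equal labels on both vertices, and Lemma 7(b) makes such edges few. The next two lemmas make this precise.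

**Lemma 13 (marks).** Let $\mathrm{Val}\subset\mathbb R$ be finite with weights $w\ge0$ of total at most $W$, $W>0$, $B\in\mathbb N$. One can place at most $4B$ marks, each freely chosen in a certain open interval between consecutive elements of $\mathrm{Val}$, so that every component of $\mathbb R\setminus\{\text{marks}\}$ either (i) has total weight at most $W/B$ or (ii) contains exactly one element of $\mathrm{Val}$.

*Proof.* We cut $\mathrm{Val}$ into at most $4B$ consecutive blocks and put marks between consecutive blocks. If $\mathrm{Val}=\emptyset$, no mark is needed. Fewer than $B$ elements have weight more than $W/B$; each forms its own block. Each of the at most $B$ stretches between them is cut greedily into maximal runs of weight at most $W/B$. Two consecutive runs of a stretch together weigh more than $W/B$, so a stretch of weight $\omega$ gives at most $2\omega B/W+1$ runs. So there are at most $B+2B+B=4B$ blocks. $\square$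

**Lemma 14 (decoupling).** For $1\le r\le d$, $M\in\mathbb N$, $\gamma>0$ there is $K_D(r,M,\gamma)$ such that the following holds. Let $H$ be extremal, $G\subset H$, and let at most $M$ pairs $(\varphi,c)$ be given, where $\varphi(p_J)=\sum_{j\in J}\zeta_j(p_j)$, $\zeta_j:V_j(G)\to\mathbb R$, $1\le|J|\le r$, $c\in\mathbb R$ and $\varphi\ne c$ on $V_J(G)$ ($J$ and the $\zeta_j$ may depend on the pair). Then $G$ splits into an exceptional set of size at most $\gamma|H|$ and at most $K_D$ classes $G'$ such that for each pair $\operatorname{sign}(\varphi-c)$ is constant on $V_J(G')$.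

*Proof.* Induction on $r$. As for all constants, $K_D$ may also depend on $d,\varepsilon$.

**Step 1: one vertex.** For $r=1$ classify $T$ by the signs of $\zeta_j(p_j)-c$ for all pairs. There are at most $2^M$ classes, and every element of $V_j(G')$ comes from an edge of $G'$.

**Step 2: separate one vertex by marks.** Let $r\ge2$. For each pair with $|J|=r$ we write the inequality as a comparison of two functions with fewer variables. Fix $j_0\in J$, $J_0=J\setminus\{j_0\}$, $a=\zeta_{j_0}(p_{j_0})$, $b=c-\sum_{j\in J_0}\zeta_j(p_j)$. So $a\ne b$ on $V_J(G)$ and $\operatorname{sign}(\varphi-c)=\operatorname{sign}(a-b)$. Let $B=\lceil(2M/\gamma)^{1/\varepsilon}\rceil$. Apply Lemma 13 to the set of all values of $a$ on $V_{j_0}(G)$ and of $b$ on $V_{J_0}(G)$, with $w(v)=\#\{T\in G:a(T)=v\}$, $W=|H|$.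

**Step 3: edges with $a,b$ in one component are few.** Use Lemma 7(b) with components as labels: $\xi_i$ is the component of $a$ for $i\ne j_0$, and the component of $b$ for $i=j_0$. These are functions of $\tau_i(T)$. Then $G_x$ is the set of $T\in G$ with $a(T),b(T)$ both in the component $x$. For type (i) we have $|G_x|\le|H|/B$. For type (ii) we have $G_x=\emptyset$, since $a(T)\ne b(T)$ are two elements of $\mathrm{Val}$. So these $T$ number at most $B^{-\varepsilon}|H|\le\frac\gamma{2M}|H|$. Put them into the exceptional set, for every pair with $|J|=r$; together they number at most $\frac\gamma2|H|$.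

**Step 4: induction.** It remains to fix the components on mixtures. Apply the case $r-1$ with $\gamma/2$ to $G$ and to the original pairs with $|J|<r$ together with, for each pair with $|J|=r$ and each mark $\mu$, the pairs $(\sum_{j\in J_0}\zeta_j,\ c-\mu)$ and $(\zeta_{j_0},\mu)$. The number of pairs is at most $M+8BM$. They are allowed, since marks avoid all values of $a$ and $b$ on mixtures. In each resulting class $G'$, after removing the exceptional edges of Step 3, the component of $a$ is constant on $V_{j_0}(G')$ and the component of $b$ is constant on $V_{J_0}(G')$. They are different, as seen on any $T\in G'$. So $\operatorname{sign}(a-b)$ is constant on $V_J(G')$. $\square$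

## 9. A determinant as a difference of two quotients

To use marks for determinants we write $\Delta(p_S;F)$ as a difference of two quantities that each miss a vertex, and we check that a mark can be absorbed into the set of functionals.

**Lemma 15.** If $\mathcal L$ is good and $f,f'\in\mathcal L$ are independent, then $\mathcal L\cup\{f-xf'\}$ is good for all but finitely many $x\in\mathbb R$.

*Proof.* Consider an independent list containing $f-xf'$; it contains it once, and up to a sign of $\Delta$ it is $(R,f-xf')$ with a list $R$ in $\mathcal L$. We have $\Delta(p_S;R,f-xf')=\Delta(p_S;R,f)-x\Delta(p_S;R,f')$. As $(R,f-xf')$ is independent, $(R,f)$ or $(R,f')$ is independent, since otherwise $f,f'\in\operatorname{span}R$. So, $\mathcal L$ being good, this polynomial in $x$ is nonzero of degree at most $1$. There are finitely many pairs $(p_S,R)$, so finitely many $x$ to avoid. $\square$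

**Lemma 16.** Let $|S|=s\ge2$ and let $F=(F_0,f,f')$ be an independent list in a good $\mathcal L$. For $h\in S$ put
$$X_h=X_h(p_{S\setminus h})=\frac{\Delta(p_{S\setminus h};F_0,f)}{\Delta(p_{S\setminus h};F_0,f')}.$$
Then for $i\ne j$ in $S$ and all $p_S\in\prod_{h\in S}A_h$, with a sign depending only on $S,i,j$,
$$\Delta(p_S;F)=\pm\frac{\Delta(p_{S\setminus i};F_0,f')\,\Delta(p_{S\setminus j};F_0,f')}{\Delta(p_{S\setminus\{i,j\}};F_0)}\,(X_i-X_j).\tag{1}$$
In particular $X_i\ne X_j$. Moreover, for $x\in\mathbb R$,
$$X_h-x=\frac{\Delta(p_{S\setminus h};F_0,f-xf')}{\Delta(p_{S\setminus h};F_0,f')}.\tag{2}$$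

*Proof.* Formula (1) is the Desnanot–Jacobi identity; here is a proof. Order the rows of the matrix of $\Delta(p_S;F)$ as $S\setminus\{i,j\}$, then $i$, then $j$. Let $U$ be the block with rows $S\setminus\{i,j\}$ and columns $F_0$. By goodness $\det U=\Delta(p_{S\setminus\{i,j\}};F_0)\ne0$. Let $Q$ be the $2\times2$ Schur complement of $U$, with rows $i,j$ and columns $f,f'$. Then $\Delta(p_S;F)=\pm\det U\det Q$, and for $g\in\{f,f'\}$
$$\Delta(p_{S\setminus i};F_0,g)=\sigma_i\det U\,Q_{j,g},\qquad \Delta(p_{S\setminus j};F_0,g)=\sigma_j\det U\,Q_{i,g},$$
with signs $\sigma_i,\sigma_j$ depending only on $S,i,j$. So $\det Q=Q_{i,f}Q_{j,f'}-Q_{i,f'}Q_{j,f}$ gives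
$$\Delta(p_S;F)\,\Delta(p_{S\setminus\{i,j\}};F_0)=\pm\bigl[\Delta(p_{S\setminus i};F_0,f)\Delta(p_{S\setminus j};F_0,f')-\Delta(p_{S\setminus i};F_0,f')\Delta(p_{S\setminus j};F_0,f)\bigr].$$
Divide by the nonzero factors to get (1). Since $\Delta(p_S;F)\ne0$, $X_i\ne X_j$. Formula (2) is linearity in the last column. For $s=2$, $F_0$ is empty and (1) is the formula for a $2\times2$ determinant. $\square$

In (1) all factors except $X_i-X_j$ have fewer vertices, so induction handles them. We must show that $\log|X_i-X_j|$ is nearly additive on large classes, for a suitable choice of the pair. It is tempting to classify edges by the scale of $|X_i-X_j|$, say by the integer part of its logarithm. But the number of scales is not bounded by a constant, and the scale is not a condition that mixtures inherit.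

Instead put a mark $x$ between $X_j$ and $X_i$, so that $|X_i-X_j|=|X_i-x|+|X_j-x|$. By (2) and induction the numbers $Q_h=\log|X_h-x|$ are nearly additive. If one of them exceeds another by a large $L$ on all mixtures, then the larger one determines the logarithm of the difference. If each of them is confined to a short interval, the logarithm is nearly constant. What must be excluded is that the $Q_h$ stay close to each other while ranging over a long interval. Then they nearly agree, each misses a vertex, and Lemma 7(b) with "the rough value of $Q_h$" as label says that there are few such edges, unless some rough value is popular. Only boundedly many values are popular, and near these we can afford to cut into short intervals. A last nuisance is that close numbers can fall on different sides of the boundary of a zone; choosing the width of the zone well makes this rare.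

## 10. Almost additive logarithms: the proof of Proposition 12

*Proof.* For $P_1$, classify $T$ by the signs of $f(\hat p_j)$, $f\in\mathcal L$, $j\in[d]$ (for $f\neq 0$). There is no exceptional set, and $\log|f(\hat p_j)|$ is itself a function of $p_j$, so the error is zero.

Let $s\ge2$ and assume $P_{s-1}$. Put $\eta'=\varepsilon'=\eta/20$, and take $L\ge10$, depending on $\eta$, with $2e^{1-L}\le\eta/8$. Let $\Pi$ be the set of $(S,F)$ with $|S|=s$ and $F=(F_0,f,f')$ an independent list in $\mathcal L$; put $h_0=h_0(S)=\min S$ and $\Pi_0=2^dN_0^d\ge|\Pi|$. We use the $X_h$ of Lemma 16.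

**Step 1: marks between the $X_h$.** The aim is that for all but few edges some mark separates two of the $X_h(T)$. Let $B_1=\lceil(8\Pi_0/\gamma)^{1/\varepsilon}\rceil$. For each $(S,F)\in\Pi$ apply Lemma 13 to $\mathrm{Val}=\{X_h(T):h\in S,\ T\in H\}$ with weights $w(v)=\#\{T\in H:X_{h_0}(T)=v\}$, $W=|H|$, $B=B_1$. Since marks may be chosen freely in open intervals, Lemma 15 lets us choose the at most $4B_1$ marks $x$ for each $(S,F)$ successively so that
$$\mathcal L'=\mathcal L\cup\{f-xf'\}\quad\text{(over all }(S,F)\in\Pi\text{ and their marks)}$$
is good. Let $E_1$ be the set of $T\in H$ such that for some $(S,F)\in\Pi$ all $X_h(T)$, $h\in S$, lie in the same component of the complement of the marks of $(S,F)$. For one $(S,F)$ use components as labels: $\xi_i(\tau_i(T))$ is the component of $X_i(T)$ if $i\in S$, and that of $X_{h_0}(T)$ if $i\notin S$. Both are functions of $\tau_i(T)$, since $X_i$ depends on $p_{S\setminus i}$ only. Components of type (i) give $|G_x|\le|H|/B_1$. Those of type (ii) give $G_x=\emptyset$, because two of the $X_h(T)$ would be different elements of $\mathrm{Val}$ in it. By Lemma 7(b), $|E_1|\le|\Pi|B_1^{-\varepsilon}|H|\le\frac\gamma8|H|$.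

**Step 2: induction hypothesis for $\mathcal L'$.** This makes the numbers $\log|X_h-x|$ nearly additive. Apply $P_{s-1}$ to $\mathcal L'$, of size at most $N_0+4B_1\Pi_0$, with $\gamma/8$ and $\eta'$. This gives at most $K'$ classes $G$ and an exceptional set of size at most $\frac\gamma8|H|$. There are at most $Y:=4B_1\Pi_0$ triples $(S,F,x)$, $x$ a mark of $(S,F)$. For a triple put $Q_h=\log|X_h-x|$, $h\in S$. It is a function of $p_{S\setminus h}$, and it is well defined on all mixtures since $\mathcal L'$ is good and $(F_0,f-xf')$ is independent. By (2), on $V_{S\setminus h}(G)$ the sign of $X_h-x$ is constant, and $|Q_h-\hat Q_h|\le2\eta'$ for some additive $\hat Q_h=\sum_{j\in S\setminus h}\zeta_j(p_j)$.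

**Step 3: popular values and zones around them.** We find the boundedly many popular values of $Q_{h_0}$. Let $B_2=\lceil(8K'Y/\gamma)^{1/\varepsilon}\rceil$ and $N=\lceil8Y/\gamma\rceil$. For each $G$ and each triple choose $\mathcal M\subset\mathbb R$, $|\mathcal M|\le B_2$, such that each component of $\mathbb R\setminus\mathcal M$ contains $Q_{h_0}(T)$ for at most $|H|/B_2$ edges $T\in G$. This is done greedily: put $m_0=-\infty$, and having chosen $m_1<\dots<m_a$, let $m_{a+1}$ be the smallest value $v>m_a$ of $Q_{h_0}$ on $G$ such that more than $|H|/B_2$ edges $T\in G$ have $m_a<Q_{h_0}(T)\le v$, as long as it exists. Each step uses up more than $|H|/B_2$ edges, so there are fewer than $B_2$ steps. For $t\in\mathbb N$ let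
$$Z_t=\{y\in\mathbb R:\operatorname{dist}(y,\mathcal M)\le4tL\},$$
with $Z_t=\emptyset$ if $\mathcal M=\emptyset$; distances to $\emptyset$ are $\infty$. For $T\in G$ let $\operatorname{range}(T)=\max_hQ_h(T)-\min_hQ_h(T)$, $h\in S$.

**Step 4: the width of the zones, and two small sets.** We choose $t$ so that few edges straddle the boundary of $Z_t$. Let $E_3(t)$ be the set of $T\in G$ with $\operatorname{range}(T)<2L$ such that some but not all $Q_h(T)$ are in $Z_t$. For such $T$ some $y$ between two of the $Q_h(T)$ has $\operatorname{dist}(y,\mathcal M)=4tL$, so $|\operatorname{dist}(Q_{h_0}(T),\mathcal M)-4tL|<2L$. For a given $T$ this holds for at most one integer $t$. Hence for some $t\in\{1,\dots,N\}$, fixed from now on for this $G$ and triple, $E_3:=E_3(t)$ has size at most $|G|/N$.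

Let $E_2$ be the set of $T\in G$ with all $Q_h(T)$, $h\in S$, in one component of $\mathbb R\setminus Z_t$. Use as labels the component of $\mathbb R\setminus Z_t$ containing $Q_i(T)$ if $i\in S$, and $Q_{h_0}(T)$ if $i\notin S$ (undefined if there is none). A component of $\mathbb R\setminus Z_t$ lies in a component of $\mathbb R\setminus\mathcal M$, so every label class has at most $|H|/B_2$ edges, and Lemma 7(b) gives $|E_2|\le B_2^{-\varepsilon}|H|$. Over all $G$ and triples, the sets $E_2$ have total size at most $K'YB_2^{-\varepsilon}|H|\le\frac\gamma8|H|$, and the sets $E_3$ at most $\sum_GY|G|/N\le\frac\gamma8|H|$.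

**Step 5: cells.** We cut the values of $\hat Q_h$ finely near the popular values and not at all far away, and make the cell constant on mixtures. For each $G$ and triple choose $\delta$ such that $\delta+\frac{\varepsilon'}2\mathbb Z$ avoids the finitely many values of all $\hat Q_h$ on $V_{S\setminus h}(G)$, $h\in S$. Let $\mathcal C$ be the set of all points of $\delta+\frac{\varepsilon'}2\mathbb Z$ at distance at most $\varepsilon'$ from $Z_{t+1}$. As $Z_{t+1}$ is a union of at most $B_2$ intervals of length $8(t+1)L\le8(N+1)L$, $|\mathcal C|$ is bounded in terms of $B_2,N,L,\varepsilon'$. Call the components of $\mathbb R\setminus\mathcal C$ cells; a cell is thin if its length is at most $\varepsilon'$, otherwise fat. If a cell contains a point $y\in Z_{t+1}$, then $y$ is not in $\delta+\frac{\varepsilon'}2\mathbb Z$ (else $y\in\mathcal C$), and its two neighbors in this set are at distance less than $\frac{\varepsilon'}2$ from $y$, hence in $\mathcal C$; so the cell is thin. Therefore a fat cell is disjoint from $Z_{t+1}$, its points have distance more than $4(t+1)L$ from $\mathcal M$, and so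
$$\text{the points of a fat cell have distance more than } 4L \text{ from } Z_t.\tag{3}$$
Apply Lemma 14 with $r=d$ in each $G$ to all pairs $(\hat Q_h,c)$, $c\in\mathcal C$, of all triples, with exceptional size at most $\frac\gamma{8K'}|H|$. The number of pairs is bounded, and $\hat Q_h\ne c$ on mixtures by the choice of $\delta$. In the resulting classes, for each triple and $h$, $\hat Q_h$ stays in one cell, $\mathrm{Cell}_h$, on $V_{S\setminus h}$. Now remove $E_1$ and all $E_2,E_3$. In total the exceptional set has size at most $\frac58\gamma|H|\le\gamma|H|$: one part $\frac\gamma8|H|$ from each of $E_1$, $P_{s-1}$, $E_2$, $E_3$ and Lemma 14.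

**Step 6: two types of edges.** We classify the remaining edges. Let $T$ be one and let $(S,F)\in\Pi$. Since $T\notin E_1$ and marks are not in $\mathrm{Val}$, there are a mark $x$ and $i,j\in S$ with $X_j(T)<x<X_i(T)$. For this triple one of the following holds:

* ($\alpha$) $\operatorname{range}(T)\ge2L$;
* ($\beta$) $\operatorname{range}(T)<2L$ and all $Q_h(T)\in Z_t$.

Indeed let $\operatorname{range}(T)<2L$. The $Q_h(T)$ are all inside or all outside $Z_t$, since $T\notin E_3$. If all are outside, they lie in one component of $\mathbb R\setminus Z_t$, because components of $Z_t$ have length at least $8L$ and cannot fit between them. Then $T\in E_2$, which is excluded.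

Subdivide the classes according to, for each $(S,F)$, the data $x,i,j$, the case, and in case ($\alpha$) indices $h,h'$ of the maximum and minimum of $Q_\cdot(T)$. The number of classes remains bounded in terms of $s,N_0,\gamma,\eta$. Let $G''$ be a nonempty class and $(S,F)\in\Pi$, with its data. The next two steps are about $V_S(G'')$; "on mixtures" means on $V_S(G'')$.

**Step 7: case ($\beta$).** Here all $Q_h$ are nearly constant. For $T\in G''$, $\hat Q_h(T)$ is within $2\eta'$ of $Z_t$, hence in $Z_{t+1}$, so by Step 5 $\mathrm{Cell}_h$ is thin for all $h\in S$. Hence on mixtures $Q_i,Q_j$ are within $\varepsilon'+2\eta'$ of constants $c_i,c_j$. The signs of $X_i-x$ and $X_j-x$ are constant, so $X_j<x<X_i$ on all mixtures, and $X_i-X_j=e^{Q_i}+e^{Q_j}>0$. This lies between $e^{\mp(\varepsilon'+2\eta')}(e^{c_i}+e^{c_j})$, so $\log(X_i-X_j)$ is within $\varepsilon'+2\eta'$ of a constant.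

**Step 8: case ($\alpha$).** Here we show that the gap between $Q_h$ and $Q_{h'}$ persists on mixtures. The claim is that $\hat Q_h-\hat Q_{h'}\ge L$ on all mixtures. Fix $T\in G''$, so $\hat Q_h(T)-\hat Q_{h'}(T)\ge2L-4\eta'$. We use repeatedly:
$$\text{if } Q_h(T),Q_{h'}(T)\text{ lie in an interval that avoids } Z_t,\text{ we have a contradiction.}\tag{4}$$
Indeed all $Q_g(T)$, $g\in S$, lie between these two, hence in one component of $\mathbb R\setminus Z_t$, and $T\in E_2$, which was removed.

If both cells are thin, then on mixtures $\hat Q_h-\hat Q_{h'}\ge2L-4\eta'-2\varepsilon'\ge L$. So let at least one be fat.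

If $\mathrm{Cell}_h=\mathrm{Cell}_{h'}$, this is a fat interval, and by (3) its $2\eta'$-neighborhood is an interval that avoids $Z_t$. It contains $Q_h(T)$ and $Q_{h'}(T)$, which contradicts (4). So the cells differ, and $\mathrm{Cell}_h$ lies above $\mathrm{Cell}_{h'}$, since this is so for the values at $T$.

Suppose that a mixture has values $y=\hat Q_h\in\mathrm{Cell}_h$, $y'=\hat Q_{h'}\in\mathrm{Cell}_{h'}$ with $y-y'<L$. One of $y,y'$ lies in a fat cell, so by (3) $[y',y]$ has distance at least $3L$ from $Z_t$. Each of the two cells is fat, or has length at most $\varepsilon'$ and contains $y$ or $y'$; so it has distance at least $3L-\varepsilon'$ from $Z_t$. Then $\mathrm{Cell}_{h'}\cup[y',y]\cup\mathrm{Cell}_h$ is an interval whose $2\eta'$-neighborhood avoids $Z_t$ and contains $Q_h(T)$ and $Q_{h'}(T)$. This contradicts (4), and the claim holds.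

So on mixtures $Q_{h'}-Q_h\le-L+4\eta'\le1-L$, that is, $X_{h'}-x=u\,(X_h-x)$ with $|u|\le e^{1-L}<\frac12$. Since $X_h-X_{h'}=(X_h-x)-(X_{h'}-x)=(1-u)(X_h-x)$, the sign of $X_h-X_{h'}$ is that of $X_h-x$, which is constant. Since $|\log(1-u)|\le2|u|$ for $|u|\le\frac12$,
$$\bigl|\log|X_h-X_{h'}|-\hat Q_h\bigr|\le2e^{1-L}+2\eta'.$$

**Step 9: back to the determinant.** We insert this into (1), with the pair $(i,j)$ in case ($\beta$) and with $(h,h')$ in the role of $(i,j)$ in case ($\alpha$). The three $\Delta$'s on the right have at most $s-1$ vertices and lists from $\mathcal L\subset\mathcal L'$, so on mixtures of $G''\subset G$ they have constant sign and logarithms additive up to $\eta'$ each (for $s=2$ the denominator is $1$). Hence $\Delta(p_S;F)$ has constant sign, and its logarithm is additive up to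
$$3\eta'+\max\bigl(\varepsilon'+2\eta',\ 2e^{1-L}+2\eta'\bigr)\le\tfrac{3\eta}{20}+\max\bigl(\tfrac{3\eta}{20},\ \tfrac\eta8+\tfrac{2\eta}{20}\bigr)\le\eta.$$
For $|S|<s$ the required statements hold with error $\eta'\le\eta$ by Step 2. So every class $G''$ is $s$-tame with error $\eta$ for $\mathcal L$, which proves $P_s$. $\square$

With Proposition 12, Proposition 8 is proved, hence Proposition 4, and with it Theorems 1 and 2 and Corollary 3: for all $d\ge3$, $k\ge2$ and $\varepsilon>0$ we have $\mathrm{ex}^d_d(\mathcal C^d_k,n)=O(n^{d-1+\varepsilon})$, and the implied constant depends at most polynomially on $k$ for fixed $d,\varepsilon$. $\blacksquare$
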